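\title{Periodic iterates of entire functions}

\begin{abstract}
We prove that an iterate $f_n$ of an entire function $f$ is periodic if and only if $f$ itself is periodic. This follows from a theorem on compositions: if $f,g,h$ are nonconstant entire functions, $g\circ f$ has period $T$ and $h\circ g$ is periodic, then $f(z+T)=\pm f(z)+b$ and $g(\pm w+b)=g(w)$ for some constant $b$ and one choice of sign. We also determine all periods of $f_n$; for each of them, its double is a period of $f$. The proof combines a rescaling at points of maximum modulus with a rigidity property of periodic entire functions.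
\end{abstract}

\section{Introduction}\label{sec:intro}

An entire function $h$ is \emph{periodic} if there is a complex number $T\neq0$ with $h(z+T)=h(z)$ for all $z\in\mathbb C$. Such a $T$ is a \emph{period} of $h$, and the periods together with $0$ form an additive group, the \emph{period group} of $h$. The \emph{iterates} of an entire function $f$ are defined by $f_1=f$ and $f_{k+1}=f\circ f_k$, so that $f_n=f\circ\cdots\circ f$ with $n$ factors.

A period of $f$ is a period of every iterate, because $f$ is applied first. It has been conjectured that iteration cannot create periodicity, that is, that $f_n$ is periodic only if $f$ is. We prove this conjecture.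

\begin{theorem}\label{thm:iterates}
Let $f$ be an entire function and let $n\ge1$. Then $f_n$ is periodic if and only if $f$ is periodic.
\end{theorem}

For polynomials the statement is immediate. A constant and its iterates are periodic. The iterates of a nonconstant polynomial are nonconstant polynomials, which take each value finitely often, whereas a periodic function takes each of its values infinitely often. In general, the identity $f_n(z+T)=f_n(z)$ says only that $f(z+T)$ and $f(z)$ have the same image under $f_{n-1}$, and two examples show that this is much weaker than $f(z+T)=f(z)$.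

First, $\cos(z+\pi)=-\cos z$ and the cosine is even, so $\pi$ is a period of $\cos\circ\cos$ but not of $\cos$. A period of $f_n$ need not be a period of $f$. Second, the analogue of Theorem~\ref{thm:iterates} for a composition of two arbitrary functions is false.

\begin{example}\label{ex:sqrt}
Let $f(z)=z^2$ and $g(w)=\cos\sqrt w=\sum_{k\ge0}(-1)^kw^k/(2k)!$. Then $g(f(z))=\cos z$ is periodic, and the polynomial $f$ is not. The zeros of $g$ are the positive numbers $(k+\frac12)^2\pi^2$, $k\ge0$. If $g$ had a period $\tau$, then $\pi^2/4+m\tau$ would be a zero for every integer $m$; this forces $\tau$ to be real, and then it produces negative zeros. So $g$ is not periodic either.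
\end{example}

Thus the factorization $f_n=f_{n-1}\circ f$ alone cannot suffice. An iterate has a second factorization, $f_n=f\circ f_{n-1}$: the function $g=f_{n-1}$ is the outer factor of a periodic function and also the inner factor of one. This extra property is all that is needed.

\begin{theorem}\label{thm:comp}
Let $f,g,h$ be nonconstant entire functions such that $g\circ f$ has a period $T\ne0$ and $h\circ g$ is periodic, with any period. Then there are $\varepsilon\in\{1,-1\}$ and $b\in\mathbb C$ such that
\[
f(z+T)=\varepsilon f(z)+b\quad(z\in\mathbb C),\qquad g(\varepsilon w+b)=g(w)\quad(w\in\mathbb C).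
\]
In particular, $f$ or $g$ is periodic.
\end{theorem}

Example~\ref{ex:sqrt} shows that the hypothesis on $h\circ g$ cannot be dropped. All three types of conclusion occur: $\varepsilon=1$, $b=0$ for $f=h=\exp$, $g(w)=w$, $T=2\pi i$; $\varepsilon=1$, $b=2\pi$ for $f(z)=z+\sin z$, $g=\cos$, $h(w)=w$, $T=2\pi$; and $\varepsilon=-1$, $b=0$ for $f=\cos$, $g(w)=w^2$, $h(w)=\cos\sqrt w$, $T=\pi$. The choice $h=f$ gives the following consequence.

\begin{corollary}\label{cor:perm}
If $f,g$ are nonconstant entire functions with $f\circ g=g\circ f$ and $f\circ g$ is periodic, then $f$ or $g$ is periodic.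
\end{corollary}

For iterates, Theorem~\ref{thm:comp} describes the periods completely; the sign change seen for the cosine is the only source of new periods.

\begin{theorem}\label{thm:periods}
Let $f$ be a nonconstant entire function, $n\ge2$ and $T\ne0$. Then $T$ is a period of $f_n$ if and only if one of the following holds:
\begin{enumerate}
\item[(a)] $f(z+T)=f(z)$ for all $z$;
\item[(b)] there is $b\in\mathbb C$ with $f(z+T)=b-f(z)$ for all $z$ and $f_{n-1}(b-w)=f_{n-1}(w)$ for all $w$.
\end{enumerate}
Hence $2T$ is a period of $f$ whenever $T$ is a period of $f_n$. If $f$ is periodic, the period group of $f$ has index $1$ or $2$ in that of $f_n$. Both values occur: the index is $1$ for $e^z$ and $2$ for $\cos z$.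
\end{theorem}

Section~\ref{sec:idea} explains the proof of Theorem~\ref{thm:comp} on the case $f(z)=z^2$. Its two halves are carried out in Sections~\ref{sec:rigid} and~\ref{sec:rescale} and joined in Section~\ref{sec:comp}. Section~\ref{sec:iter} returns to iterates. Throughout, $D(a,r)$ is the open disc with center $a$ and radius $r$, and $M(r,g)=\max_{|w|=r}|g(w)|$.

\section{Transition maps and the case $f(z)=z^2$}\label{sec:idea}

If $g\circ f$ has period $T$, the functions $F(z)=f(z)$ and $G(z)=f(z+T)$ satisfy $g\circ F=g\circ G$. We want to express $G$ through $F$. Locally this is always possible: invert $F$ and apply $G$. We call the resulting map $S$ a \emph{transition map}.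

\begin{lemma}\label{lem:transition}
Let $F,G,g$ be entire functions with $g\circ F=g\circ G$. Let $\varphi$ be holomorphic on a disc $\Delta$ with $F(\varphi(w))=w$ on $\Delta$, and put $S=G\circ\varphi$. Then $g\circ S=g$ on $\Delta$. If $S$ coincides with an entire function $A$ on a disc $\Delta'\subset\Delta$, then $G=A\circ F$ and $g\circ A=g$ on $\mathbb C$.
\end{lemma}

\begin{proof}
On $\Delta$ we have $g\circ S=g\circ G\circ\varphi=g\circ F\circ\varphi=g$. Suppose $S=A$ on $\Delta'$. Then $g\circ A=g$ on $\Delta'$, and $G\circ\varphi=A=A\circ F\circ\varphi$ on $\Delta'$, so $G=A\circ F$ on $\varphi(\Delta')$. This set is open because $\varphi$ is nonconstant. The identity theorem extends both identities to $\mathbb C$.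
\end{proof}

So it suffices to show that a single transition map has the form $w\mapsto\pm w+b$ on some disc. A transition map is a local symmetry of $g$, and hence of the periodic function $Q=h\circ g$. The proof has two halves. \emph{Growth}: on suitable discs $D(\rho,\rho/2)$ with $\rho\to\infty$ there are transition maps with $S(w)=cw+o(\rho)$, where $|c|=1$. \emph{Rigidity}: a local symmetry of a periodic function that is almost affine on a large disc is exactly affine. Both halves are visible for $f(z)=z^2$.

\begin{example}\label{ex:square}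
Let $Q$ be a nonconstant entire function with period $1$. We show that $Q(z^2)$ is not periodic. Suppose it has a period $T$. Take $F(z)=z^2$, $G(z)=(z+T)^2$ and the principal branch $\varphi(w)=\sqrt w$ on $\operatorname{Re}w>0$. The transition map is
\[
S(w)=(\sqrt w+T)^2=w+2T\sqrt w+T^2,
\]
and $Q\circ S=Q$. This map is not affine, but $S'(w)=1+T/\sqrt w$ tends to $1$ as $w\to\infty$; that is the growth half, with $c=1$.

Now use the period of $Q$ to move the picture back to the origin. For an integer $m\ge1$ let $n_m=\lfloor\operatorname{Re}S(m)\rfloor$ and $\sigma_m(\zeta)=S(m+\zeta)-n_m$ for $|\zeta|<m$. Then $Q(\sigma_m(\zeta))=Q(m+\zeta)=Q(\zeta)$ and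
\[
\sigma_m(\zeta)=\sigma_m(0)+\zeta+\frac{2T\zeta}{\sqrt{m+\zeta}+\sqrt m},
\]
where the last term has modulus at most $2|T||\zeta|/\sqrt m$. Let $T$ be real. Then $\sigma_m(0)\in[0,1)$, so along a subsequence $\sigma_m(\zeta)\to\zeta+b_0$ locally uniformly, and $Q(\zeta+b_0)=Q(\zeta)$. Choose $\zeta_0$ with $Q'(\zeta_0+b_0)\ne0$, so that $Q$ is injective near $\zeta_0+b_0$. For $\zeta$ near $\zeta_0$ and large $m$ in the subsequence, $\sigma_m(\zeta)$ and $\zeta+b_0$ are two points near $\zeta_0+b_0$ at which $Q$ takes the value $Q(\zeta)$. They are therefore equal, and differentiation gives $T/\sqrt{m+\zeta}=0$, which is absurd. If $T$ is not real, then $\operatorname{Im}\sigma_m(0)=2\sqrt m\,\operatorname{Im}T+\operatorname{Im}T^2$ tends to $+\infty$ or $-\infty$, so the values of $Q$ near $0$ are repeated at heights tending to infinity; Step~1 of the proof of Proposition~\ref{prop:rigid} shows that this forces $Q$ to be constant.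
\end{example}

This explains Example~\ref{ex:sqrt}: if $h$ were nonconstant and $h(\cos\sqrt w)$ had a period $\tau$, then $Q(w)=h(\cos\sqrt{\tau w})$ would have period $1$ and $Q(z^2)=h(\cos(\sqrt\tau\,z))$ would be periodic.

\section{Standard facts}\label{sec:facts}

A composition of nonconstant entire functions is nonconstant, by the open mapping theorem. We use \emph{Rouch\'e's theorem}: if $p,q$ are holomorphic near a closed disc and $|p-q|<|q|$ on its boundary, then $p$ and $q$ have the same number of zeros in the disc, counted with multiplicity. We use \emph{Montel's theorem}: a sequence of entire functions that is bounded on every compact set has a locally uniformly convergent subsequence. Four further facts are quoted by letter.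

\begin{enumerate}
\item[(P)] \emph{The period group of a nonconstant entire function $h$ is $\{0\}$ or infinite cyclic; in particular the quotient of two periods is rational.} The group is discrete: otherwise there would be periods $\tau_k\to0$, and $h(\tau_k)=h(0)$ would make $h$ constant. It does not contain two elements that are independent over $\mathbb R$: otherwise $h$ would be bounded by its maximum on a parallelogram, hence constant. So it is a discrete subgroup of a real line.
\item[(E)] \emph{If $Q$ is entire with period $1$ and $s\in\{1,-1\}$, there is a holomorphic function $H$ on $\mathbb C\setminus\{0\}$ with $Q(w)=H(e^{2\pi isw})$.} Take $H(\omega)=Q\bigl(s\log\omega/(2\pi i)\bigr)$, which does not depend on the branch of the logarithm.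
\item[(M)] \emph{If $g$ is entire and nonconstant, then $M(r,g)$ is strictly increasing in $r$ and tends to $\infty$, and $t\mapsto\log M(e^t,g)$ is convex on $\mathbb R$.} These are the maximum principle, Liouville's theorem and Hadamard's three circles theorem.
\item[(C)] \emph{A convex function $\chi:\mathbb R\to\mathbb R$ has a finite right derivative $\lambda$ at every point, $\lambda$ is nondecreasing, and $\chi(y)-\chi(x)=\int_x^y\lambda$ for all real $x,y$.}
\end{enumerate}

\section{Rigidity of local symmetries of a periodic function}\label{sec:rigid}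

\begin{proposition}\label{prop:rigid}
Let $Q$ be a nonconstant entire function with period $1$, let $|c|=1$, and let $R_j\to\infty$. Let $\sigma_j$ be holomorphic on $D(0,R_j)$ with $Q\circ\sigma_j=Q$ there, and suppose that $\sigma_j'\to c$ locally uniformly on $\mathbb C$. Then $c=\pm1$, and for infinitely many $j$ we have $\sigma_j(\zeta)=\sigma_j(0)+c\zeta$ on $D(0,R_j)$.
\end{proposition}

\begin{proof}
Integrating $\sigma_j'-c$ along the segment from $0$ to $\zeta$ gives
\begin{equation}\label{eq:almost}
\sigma_j(\zeta)-\sigma_j(0)-c\zeta\to0\quad\text{locally uniformly on }\mathbb C.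
\end{equation}
The hypotheses say nothing about $\sigma_j(0)$, and the difficulty is to keep this sequence from escaping to infinity. The real part is harmless: subtracting an integer from $\sigma_j$ changes neither the hypotheses nor the conclusion, so we may assume $\operatorname{Re}\sigma_j(0)\in[0,1)$. Put $y_j=\operatorname{Im}\sigma_j(0)$.

\emph{Step 1: $(y_j)$ has a bounded subsequence.} Suppose not. Then there is $s\in\{1,-1\}$ such that, along a subsequence, $sy_j$ increases strictly to $+\infty$. Let $B=\max_{|\zeta|\le3}|Q(\zeta)|$. By \eqref{eq:almost}, for $j\ge j_0$ we have $R_j>3$ and $|\sigma_j(\zeta)-\sigma_j(0)-c\zeta|<1$ for $|\zeta|\le3$. Let $a\in D(\sigma_j(0),2)$. The affine function $\sigma_j(0)+c\zeta-a$ has its zero in $D(0,2)$ and has modulus greater than $3-2=1$ on $|\zeta|=3$. By Rouch\'e's theorem $a=\sigma_j(\zeta)$ for some $\zeta\in D(0,3)$, so $|Q(a)|=|Q(\zeta)|\le B$. The disc $D(\sigma_j(0),2)$ contains the segment $\sigma_j(0)+[0,1]$, so by periodicity $|Q|\le B$ on the whole line $\operatorname{Im}w=y_j$.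

Write $Q(w)=H(e^{2\pi isw})$ as in (E). Since $|e^{2\pi isw}|=e^{-2\pi s\operatorname{Im}w}$, we have $|H|\le B$ on the circles $|\omega|=r_j:=e^{-2\pi sy_j}$, $j\ge j_0$, whose radii decrease to $0$. The maximum principle on the annuli between consecutive circles gives $|H|\le B$ on $0<|\omega|\le r_{j_0}$. Hence $H$ has a removable singularity at $0$, and $Q(w)\to H(0)$ as $s\operatorname{Im}w\to+\infty$, uniformly in $\operatorname{Re}w$. For $|\zeta|<1$ and $j\ge j_0$ we have $|\sigma_j(\zeta)-\sigma_j(0)|<2$, so $s\operatorname{Im}\sigma_j(\zeta)>sy_j-2\to+\infty$ and $Q(\zeta)=Q(\sigma_j(\zeta))\to H(0)$. Thus $Q$ is constant on $D(0,1)$, a contradiction.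

\emph{Step 2: $\sigma_j$ is affine.} By Step~1 there is a subsequence along which $\sigma_j(0)\to b_0$. By \eqref{eq:almost}, $\sigma_j\to\sigma$ locally uniformly, where $\sigma(\zeta)=c\zeta+b_0$, and $Q\circ\sigma=Q$ on $\mathbb C$. Since $\sigma$ is onto and $Q'\not\equiv0$, there is $\zeta_0$ with $Q'(\sigma(\zeta_0))\ne0$, and $Q$ is injective on some disc $U=D(\sigma(\zeta_0),2r)$. Let $j$ in the subsequence be so large that $D(\zeta_0,r)\subset D(0,R_j)$ and $|\sigma_j-\sigma|<r$ on $D(\zeta_0,r)$. For $\zeta\in D(\zeta_0,r)$ we have $|\sigma(\zeta)-\sigma(\zeta_0)|<r$, so $\sigma(\zeta)$ and $\sigma_j(\zeta)$ both lie in $U$, and $Q(\sigma_j(\zeta))=Q(\zeta)=Q(\sigma(\zeta))$. Hence $\sigma_j=\sigma$ on $D(\zeta_0,r)$, and on $D(0,R_j)$ by the identity theorem.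

\emph{Step 3: $c=\pm1$.} For all $\zeta$,
\[
Q(\sigma(\zeta)+c)=Q(\sigma(\zeta+1))=Q(\zeta+1)=Q(\zeta)=Q(\sigma(\zeta)).
\]
Since $\sigma$ is onto, $c$ is a period of $Q$. By (P) the quotient $c/1$ is real, and $|c|=1$.
\end{proof}

\section{Rescaling at points of maximum modulus}\label{sec:rescale}

We turn to the growth half. For a transcendental $F$ we have no formula for an inverse branch, and we need branches on discs whose radii tend to infinity. We find them near points where $|F|$ attains its maximum on a circle, because there $F$ behaves like a monomial. For $F(z)=z^d$ one has $F(z_0e^{u/d})/F(z_0)=e^u$, and $d$ is the slope of $t\mapsto\log M(e^t,F)=dt$. For $F(z)=e^z$ the slope of $\log M(e^t,F)=e^t$ at $t=\log r$ is $r$, and $F(re^{u/r})/F(r)=\exp\bigl(r(e^{u/r}-1)\bigr)\to e^u$ as $r\to\infty$. This suggests the variable $u$ given by $z=z_0e^{u/\lambda}$, where $\lambda$ is the slope of $\chi(t)=\log M(e^t,F)$ at $\log|z_0|$. A bounded range of $u$ corresponds to an interval of $t$ of length comparable to $1/\lambda$, so we need points $t$ at which $\chi$ is nearly linear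 on that scale. They exist because a slope that grew by a fixed factor on every such interval would become infinite at a finite point.

\begin{lemma}\label{lem:growth}
Let $\chi:\mathbb R\to\mathbb R$ be convex, and suppose that its right derivative $\lambda$ is positive at some point. Then for every integer $j\ge1$ there is $t_j\ge j$ such that $\lambda_j:=\lambda(t_j)>0$ and
\[
\chi(t_j+x)\le\chi(t_j)+\lambda_jx+\tfrac1j\qquad\text{for all real }x\text{ with }|x|\le j/\lambda_j .
\]
\end{lemma}

\begin{proof}
Put $\delta=j^{-2}$. Since $\lambda$ is nondecreasing, there is $s_0\ge j$ with $\lambda>0$ on $[s_0,\infty)$. We claim that some $s\ge s_0$ satisfies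
\begin{equation}\label{eq:slow}
\lambda\bigl(s+2j/\lambda(s)\bigr)\le(1+\delta)\lambda(s).
\end{equation}
Otherwise the recursion $s_{i+1}=s_i+2j/\lambda(s_i)$ gives $\lambda(s_i)\ge(1+\delta)^i\lambda(s_0)$. The steps $s_{i+1}-s_i$ are then dominated by a geometric series, so $s_i$ increases to a finite limit $s^*$, and $\lambda(s_i)\le\lambda(s^*)<\infty$ contradicts $\lambda(s_i)\to\infty$.

Let $t=s+j/\lambda(s)$ be the midpoint of $I=[s,s+2j/\lambda(s)]$. By \eqref{eq:slow} and monotonicity, all values of $\lambda$ on $I$ lie in $[\lambda(s),(1+\delta)\lambda(s)]$, so $|\lambda(y)-\lambda(t)|\le\delta\lambda(s)\le\delta\lambda(t)$ for $y\in I$. If $|x|\le j/\lambda(t)$, then $|x|\le j/\lambda(s)$, so $t+x\in I$, and by (C)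
\[
\chi(t+x)-\chi(t)-\lambda(t)x=\int_t^{t+x}\bigl(\lambda(y)-\lambda(t)\bigr)\,dy\le|x|\,\delta\lambda(t)\le j\delta=\tfrac1j .
\]
Take $t_j=t$.
\end{proof}

The next lemma says that a function close to $e^u$ has, like $e^u$, inverse branches on discs of radius $\frac12$ centered anywhere on the unit circle.

\begin{lemma}\label{lem:inverse}
There is a constant $\kappa>0$ with the following property. If $P$ is entire and $|P(u)-e^u|<\kappa$ for $|u|\le8$, then for every $\theta\in[0,2\pi)$ there is a holomorphic map $\Phi:D(e^{i\theta},\frac12)\to D(0,8)$ with $P(\Phi(\zeta))=\zeta$.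
\end{lemma}

\begin{proof}
Let $|s-1|\le\frac12$. The principal logarithm satisfies $|\log s|\le\sum_{k\ge1}2^{-k}/k=\log2<1$, and the other solutions of $e^v=s$ have modulus at least $2\pi-\log2>1$. So $e^v-s$ has exactly one zero in $D(0,1)$, which is simple, and none on $|v|=1$. By compactness, $\kappa=\min\{|e^v-s|:|v|=1,\ |s-1|\le\frac12\}$ is positive.

Let $\zeta=e^{i\theta}s\in D(e^{i\theta},\frac12)$ and $u=i\theta+v$. Then $e^u-\zeta=e^{i\theta}(e^v-s)$ has exactly one zero in $D(i\theta,1)$ and modulus at least $\kappa$ on the boundary circle. The closed disc lies in $D(0,8)$ because $2\pi+1<8$. By Rouch\'e's theorem $P-\zeta$ has exactly one zero $\Phi(\zeta)$ in $D(i\theta,1)$, and it is simple. Near any $\zeta_0$, the inverse function theorem at $\Phi(\zeta_0)$ gives a holomorphic inverse of $P$ with values in $D(i\theta,1)$, which equals $\Phi$ by uniqueness. So $\Phi$ is holomorphic.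
\end{proof}

We must control $f(z)$ and $f(z+1)$ at the same points, and we do not know in advance which of them is larger. We therefore apply Lemma~\ref{lem:growth} to the larger of the two maximum moduli. The larger function, called $F$, then behaves like $e^u$, and the other, $G$, like $ce^u$ with $|c|\le1$. The danger is that $G$ is much smaller than $F$, for instance $c=0$; the relation $g\circ F=g\circ G$ excludes this.

\begin{lemma}\label{lem:rescale}
Let $f,g$ be nonconstant entire functions with $g(f(z+1))=g(f(z))$ for all $z$. Then, with $(F,G)$ equal to $(f,f(\cdot+1))$ or to $(f(\cdot+1),f)$, there are points $z_j\ne0$, numbers $\lambda_j>0$ and a constant $c$ with $|c|=1$ such that $w_j:=F(z_j)\to\infty$ and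
\[
F_j(u):=\frac{F(z_je^{u/\lambda_j})}{w_j}\to e^u,\qquad G_j(u):=\frac{G(z_je^{u/\lambda_j})}{w_j}\to ce^u
\]
locally uniformly on $\mathbb C$.
\end{lemma}

\begin{proof}
Put $\chi(t)=\max\{\log M(e^t,f),\ \log M(e^t,f(\cdot+1))\}$. By (M), $\chi$ is a maximum of two convex functions, hence convex, and $\chi(t)\to\infty$ as $t\to\infty$. By (C) its right derivative is therefore positive at some point. Take $t_j,\lambda_j$ from Lemma~\ref{lem:growth}. One of the two functions attains the maximum defining $\chi(t_j)$ for infinitely many $j$. Call it $F$, call the other $G$, and keep only these $j$. Choose $z_j$ with $|z_j|=e^{t_j}$ and $|F(z_j)|=e^{\chi(t_j)}$. Then $|w_j|=e^{\chi(t_j)}\to\infty$ because $t_j\ge j$. Since $|z_je^{u/\lambda_j}|=e^{t_j+\operatorname{Re}u/\lambda_j}$, for $|\operatorname{Re}u|\le j$ we get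
\[
|F_j(u)|,\ |G_j(u)|\le\exp\bigl(\chi(t_j+\operatorname{Re}u/\lambda_j)-\chi(t_j)\bigr)\le e^{\operatorname{Re}u+1/j}.
\]
By Montel's theorem, along a subsequence $F_j\to F_\infty$ and $G_j\to G_\infty$ locally uniformly, with $|F_\infty(u)|,|G_\infty(u)|\le|e^u|$ on $\mathbb C$. By Liouville's theorem $F_\infty(u)e^{-u}$ and $G_\infty(u)e^{-u}$ are constants of modulus at most $1$. Since $F_j(0)=1$, we have $F_\infty(u)=e^u$, and $G_\infty(u)=ce^u$ with $|c|\le1$.

It remains to show $|c|\ge1$. We test $g\circ G=g\circ F$ at a point that $F$ sends to a maximum point of $|g|$ on the circle $|w|=|w_j|$. Choose $\beta_j\in[0,2\pi)$ with $|g(w_je^{i\beta_j})|=M(|w_j|,g)$. For large $j$, Lemma~\ref{lem:inverse} with $P=F_j$ gives $u_j\in D(0,8)$ with $F_j(u_j)=e^{i\beta_j}$. The point $\zeta_j=z_je^{u_j/\lambda_j}$ satisfies $F(\zeta_j)=w_je^{i\beta_j}$, so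
\[
M(|G(\zeta_j)|,g)\ge|g(G(\zeta_j))|=|g(F(\zeta_j))|=M(|w_j|,g).
\]
Since $M(\cdot,g)$ is strictly increasing, $|G(\zeta_j)|\ge|w_j|$, that is, $|G_j(u_j)|\ge1$. Uniform convergence on $D(0,8)$ gives $|e^{u_j}|=|F_j(u_j)|+o(1)\to1$ and $|G_j(u_j)|=|c||e^{u_j}|+o(1)\to|c|$. Hence $|c|\ge1$.
\end{proof}

\begin{remark}\label{rem:exp}
The function $g$ enters only in the bound $|c|\ge1$, which fails without it. For $f(z)=e^z$ the larger function is $F(z)=e^{z+1}$, and $G=F/e$, so $c=1/e$. Accordingly no nonconstant $g$ exists: $g(ew)=g(w)$ gives $g(w)=g(e^{-k}w)\to g(0)$.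
\end{remark}

The argument of $w_j$ is not under our control, whereas the periodicity of $Q$ can only be used on discs centered near integers. Since $e^u$ covers the whole unit circle, we can place the inverse branch of $F$ over the point $|w_j|$ of the positive real axis instead of over $w_j$.

\begin{proposition}\label{prop:linear}
Let $f,g,F,G,c$ be as in Lemma~\ref{lem:rescale}. Then there are numbers $\rho_j\to\infty$ and $\eta_j\to0$ and holomorphic maps $\varphi_j$ on $D(\rho_j,\rho_j/2)$ with $F(\varphi_j(w))=w$ such that $S_j=G\circ\varphi_j$ satisfies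
\[
|S_j'(w)-c|\le4\eta_j\qquad\text{for }w\in D(\rho_j,\rho_j/4).
\]
\end{proposition}

\begin{proof}
Let $\rho_j=|w_j|$, let $\theta_j\in[0,2\pi)$ satisfy $w_je^{i\theta_j}=\rho_j$, and let $\eta_j=\max_{|u|\le8}|G_j(u)-cF_j(u)|$, which tends to $0$. For large $j$, Lemma~\ref{lem:inverse} gives a holomorphic map $\Phi_j:D(e^{i\theta_j},\frac12)\to D(0,8)$ with $F_j(\Phi_j(\zeta))=\zeta$. If $w\in D(\rho_j,\rho_j/2)$, then $w/w_j=e^{i\theta_j}w/\rho_j$ lies in $D(e^{i\theta_j},\frac12)$, so we may define
\[
\varphi_j(w)=z_j\exp\bigl(\Phi_j(w/w_j)/\lambda_j\bigr).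
\]
With $u=\Phi_j(w/w_j)$ we have $F(\varphi_j(w))=w_jF_j(u)=w$ and $S_j(w)=w_jG_j(u)$. Therefore $|S_j(w)-cw|=\rho_j|G_j(u)-cF_j(u)|\le\rho_j\eta_j$ on $D(\rho_j,\rho_j/2)$. For $w\in D(\rho_j,\rho_j/4)$ the disc $D(w,\rho_j/4)$ lies in $D(\rho_j,\rho_j/2)$, and Cauchy's estimate on it gives $|S_j'(w)-c|\le\rho_j\eta_j/(\rho_j/4)=4\eta_j$.
\end{proof}

\section{Proof of the composition theorem}\label{sec:comp}

\begin{proof}[Proof of Theorem~\ref{thm:comp}]
Let $\tau$ be a period of $h\circ g$, and put $\tilde f(z)=f(Tz)/\tau$ and $\tilde g(w)=g(\tau w)$. Then $\tilde g(\tilde f(z))=g(f(Tz))$ and $h(\tilde g(w))=h(g(\tau w))$ both have period $1$. If $\tilde f(z+1)=\varepsilon\tilde f(z)+\tilde b$ and $\tilde g(\varepsilon w+\tilde b)=\tilde g(w)$, then the asserted identities hold for $f,g,T$ with $b=\tau\tilde b$. So we may assume that $g\circ f$ and $Q=h\circ g$ have period $1$. The function $Q$ is entire and nonconstant.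

Take $F,G,c,\rho_j,\eta_j,\varphi_j,S_j$ from Proposition~\ref{prop:linear}, keeping only the $j$ with $\rho_j\ge20$. Since $g\circ F=g\circ G$, Lemma~\ref{lem:transition} gives $g\circ S_j=g$, and hence $Q\circ S_j=Q$, on $D(\rho_j,\rho_j/2)$. Let $m_j=\lfloor\rho_j\rfloor$ and $R_j=\rho_j/5$. Since $1+\rho_j/5\le\rho_j/4$, the disc $D(m_j,R_j)$ lies in $D(\rho_j,\rho_j/4)$. Put $\sigma_j(\zeta)=S_j(m_j+\zeta)$ for $|\zeta|<R_j$. Then $|\sigma_j'-c|\le4\eta_j$ on $D(0,R_j)$, and $Q(\sigma_j(\zeta))=Q(m_j+\zeta)=Q(\zeta)$ because $m_j$ is an integer.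

By Proposition~\ref{prop:rigid}, $c=\pm1$ and there is $j$ with $\sigma_j(\zeta)=\sigma_j(0)+c\zeta$ on $D(0,R_j)$. For this $j$, the map $S_j$ coincides on $D(m_j,R_j)$ with $A(w)=cw+a$, where $a=\sigma_j(0)-cm_j$. By Lemma~\ref{lem:transition}, $G=A\circ F$ and $g\circ A=g$ on $\mathbb C$. If $(F,G)=(f,f(\cdot+1))$, then $f(z+1)=A(f(z))$, and we take $\varepsilon=c$, $b=a$. If $(F,G)=(f(\cdot+1),f)$, then $f(z+1)=A^{-1}(f(z))$, where $A^{-1}(w)=cw-ca$ and $g\circ A^{-1}=g\circ A\circ A^{-1}=g$; we take $\varepsilon=c$, $b=-ca$.

For the last assertion, return to general $T$. If $\varepsilon=-1$, then $f(z+2T)=b-f(z+T)=f(z)$. If $\varepsilon=1$ and $b=0$, then $f$ has period $T$. If $\varepsilon=1$ and $b\ne0$, then $g$ has period $b$.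
\end{proof}

\begin{remark}\label{rem:hyp}
The periodicity of $g\circ f$ yields $|c|=1$ and $g\circ S_j=g$. The function $h$ enters only through the nonconstant periodic function $Q$, which is needed to apply Proposition~\ref{prop:rigid}. Without it both conclusions of that proposition can fail. For $f(z)=z^2$ and $g(w)=\cos(2\pi\sqrt w)$ the transition map $(\sqrt w+1)^2$ is not affine. For $f(z)=e^{2\pi iz/3}$ and $g(w)=w^3$ the function $g\circ f$ has period $1$ and the transition map $w\mapsto e^{2\pi i/3}w$ is affine, but its slope is not $\pm1$.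
\end{remark}

\section{Iterates and their periods}\label{sec:iter}

\begin{proof}[Proof of Theorem~\ref{thm:iterates}]
If $f$ has period $T$, then so does $f_n$, since $f_n=f_{n-1}\circ f$ for $n\ge2$. For the converse we may assume that $f$ is nonconstant, since constants are periodic; then all iterates are nonconstant. We show by induction on $n$ that $f$ is periodic if $f_n$ is. For $n=1$ there is nothing to prove. Let $n\ge2$, and put $g=f_{n-1}$ and $h=f$. Then $g\circ f=f_n$ and $h\circ g=f_n$ are periodic, so by Theorem~\ref{thm:comp} $f$ or $f_{n-1}$ is periodic. In the second case $f$ is periodic by the induction hypothesis.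
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:periods}]
\emph{Sufficiency.} In case (a), $f_n(z+T)=f_{n-1}(f(z+T))=f_n(z)$. In case (b), $f_n(z+T)=f_{n-1}(b-f(z))=f_{n-1}(f(z))=f_n(z)$.

\emph{Necessity.} Let $T$ be a period of $f_n$. Theorem~\ref{thm:comp} with $g=f_{n-1}$ and $h=f$ gives $f(z+T)=\varepsilon f(z)+b$ and $f_{n-1}(\varepsilon w+b)=f_{n-1}(w)$. If $\varepsilon=-1$, this is (b). Let $\varepsilon=1$. We must show $b=0$, and here we use that $f$ is already known to be periodic: by Theorem~\ref{thm:iterates} it has a period $\tau$. A nonconstant affine function is injective and so has no period; hence $f$ is not affine and $f'$ is nonconstant. Both $T$ and $\tau$ are periods of $f'$, so by (P) there are integers $p$ and $q\ge1$ with $qT=p\tau$. Then $f(z)+qb=f(z+qT)=f(z+p\tau)=f(z)$, so $b=0$ and (a) holds.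

\emph{Period groups.} In case (a), $2T$ is a period of $f$; in case (b), $f(z+2T)=b-f(z+T)=f(z)$. Let $f$ be periodic, and let $\Gamma_1\subset\Gamma_n$ be the period groups of $f$ and $f_n$. Since $\Gamma_1\neq\{0\}$ and $f_n$ is nonconstant, (P) gives $\Gamma_n=\mathbb Z\omega$ with $\omega\ne0$. As $2\omega\in\Gamma_1$, we have $2\mathbb Z\omega\subset\Gamma_1\subset\mathbb Z\omega$, so the index of $\Gamma_1$ in $\Gamma_n$ is $1$ or $2$.

\emph{Examples.} Let $f(z)=e^z$. In case (b) we would have $(e^T+1)e^z=b$ for all $z$, which forces $e^T=-1$ and $b=0$; then $f_{n-1}$ would be even. But $f_{n-1}$ is strictly increasing on $\mathbb R$, as a composition of strictly increasing functions. So only (a) occurs, and the index is $1$. Let $f(z)=\cos z$. Then $f(z+\pi)=-f(z)$, and $f_{n-1}$ is even because its innermost factor is. So (b) holds with $T=\pi$ and $b=0$, and $\pi$ is a period of $f_n$ for every $n\ge2$. It is not a period of $f$, so the index is $2$. In particular, $2T$ cannot be replaced by $T$ in the theorem.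
\end{proof}
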